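\title{The relations $\ell_p$ with $p>2$ are not Borel reducible to measure equivalence}

\begin{abstract}
For $1\le p<\infty$ let $\ell_p$ be the equivalence relation on $\mathbb R^\omega$ given by $\sum_n|x_n-y_n|^p<\infty$, and let $\equiv_m$ be mutual absolute continuity of Borel probability measures on the Cantor space. We prove that $\ell_p$ is not Borel reducible to $\equiv_m$ for any $p>2$; with the known reductions, $\ell_p\le_B{\equiv_m}$ holds exactly when $p\le 2$. In fact every Borel homomorphism from $\ell_p$, $p>2$, to $\equiv_m$ identifies two sequences with unbounded difference, so $c_0$ and $\ell_\infty$ are not reducible to $\equiv_m$ either. The proof attaches to a Borel family of measures indexed by a compact group a unitary representation with closed graph, and combines it with a sign-averaging estimate for positive definite functions. The same method determines which relations $\sum_n\theta(|x_n-y_n|)<\infty$ reduce to $\equiv_m$, and gives a general obstruction for coset relations on compact metrizable groups.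
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $E$ and $F$ be equivalence relations on Polish (separable, completely metrizable) spaces $X$ and $Y$. A Borel map $f:X\to Y$ is a \emph{Borel reduction} of $E$ to $F$ if $x\,E\,x'\iff f(x)\,F\,f(x')$ for all $x,x'\in X$, and we write $E\le_B F$ if such a map exists. If only the implication $\Rightarrow$ is required, $f$ is a \emph{Borel homomorphism} from $E$ to $F$. A reduction computes, in a Borel way, a complete invariant for the $E$-class of a point, namely an $F$-class. So $E\le_BF$ says that classifying points up to $E$ is no harder than classifying points up to $F$. The relation $\le_B$ is transitive.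

Let $2^\omega$ be the Cantor space, with basic open sets $N_s=\{y\in2^\omega: s\subseteq y\}$ for $s\in2^{<\omega}$, and let $M$ be the set of Borel probability measures on $2^\omega$. A measure $\mu\in M$ is determined by the numbers $\mu(N_s)$, so $M$ is a subspace of a countable power of $[0,1]$; this makes $M$ a Polish space, and a map $f$ into $M$ is Borel exactly when $x\mapsto f(x)(N_s)$ is Borel for every $s$. For measures $\mu,\nu$ on the same space we write $\mu\ll\nu$ if every Borel $\nu$-null set is $\mu$-null, and $\mu\equiv_m\nu$ if $\mu\ll\nu$ and $\nu\ll\mu$. The relation $\equiv_m$ on $M$ is \emph{measure equivalence}: it remembers of a measure only its null sets.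

For $1\le p<\infty$ let $\ell_p$ denote the equivalence relation on $\mathbb R^\omega$ given by
\[
x\ \ell_p\ y\iff\sum_n|x_n-y_n|^p<\infty .
\]
The same symbol denotes the Banach space of $p$-summable real sequences, so that $x\ \ell_p\ y$ iff $x-y\in\ell_p$. Likewise $x\ c_0\ y$ iff $x_n-y_n\to0$, and $x\ \ell_\infty\ y$ iff $x-y$ is bounded. Two facts are known.
\begin{itemize}
\item[(i)] $\ell_2\le_B{\equiv_m}$. This is essentially given by Kakutani's work on product measures.
\item[(ii)] $\ell_p\le_B\ell_q$ whenever $1\le p\le q<\infty$.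
\end{itemize}
By (ii) the set of $p$ with $\ell_p\le_B{\equiv_m}$ is an initial segment of $[1,\infty)$, and by (i) it contains $[1,2]$. To place $\equiv_m$ on the scale of the relations $\ell_p$ one has to know whether the segment ends at $2$. The following has been posed as an open problem:
\begin{quote}
\emph{Is there a real number $p>2$ with $\ell_p\le_B{\equiv_m}$?}
\end{quote}
The answer is no, and the obstruction applies already to homomorphisms.

\begin{theorem}\label{thm:main}
Let $p>2$ and let $f:\mathbb R^\omega\to M$ be a Borel map such that $x-y\in\ell_p$ implies $f(x)\equiv_m f(y)$. Then there are $x,y\in\mathbb R^\omega$ with $f(x)\equiv_m f(y)$ and $x-y$ unbounded. Consequently, no equivalence relation $E$ on $\mathbb R^\omega$ with $\ell_p\subseteq E\subseteq\ell_\infty$ for some $p>2$ is Borel reducible to $\equiv_m$. In particular this holds for $\ell_q$ with $2<q<\infty$, for $c_0$ and for $\ell_\infty$.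
\end{theorem}

Together with (i) and (ii) this gives the exact range.

\begin{corollary}\label{cor:range}
For $1\le p<\infty$, we have $\ell_p\le_B{\equiv_m}$ if and only if $p\le2$.
\end{corollary}

The first assertion of Theorem~\ref{thm:main} fails for $p\le2$: a reduction $f$ of $\ell_2$ to $\equiv_m$ satisfies the hypothesis because $\ell_p\subseteq\ell_2$, and $f(x)\equiv_mf(y)$ forces $x-y\in\ell_2$.

The method gives two further results, neither of which is needed for Theorem~\ref{thm:main}. The first replaces $r^p$ by a general gauge $\theta(r)$.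

\begin{theorem}\label{thm:theta}
Let $\theta:[0,\infty)\to[0,\infty)$ be nondecreasing with $\theta(0)=0$, $\theta(r)>0$ for $r>0$, $\lim_{r\to0}\theta(r)=0$, and $\theta(2r)\le D\,\theta(r)$ for some constant $D\ge1$. On $\mathbb R^\omega$ let $x\,E_\theta\,y\iff\sum_n\theta(|x_n-y_n|)<\infty$. The following are equivalent:
\begin{itemize}
\item[(a)] $E_\theta\le_B{\equiv_m}$;
\item[(b)] $E_\theta\le_B\ell_2$;
\item[(c)] there is a constant $C$ such that
\begin{equation}\label{eq:star}
\frac{\theta(b)}{b^2}\le C\,\frac{\theta(a)}{a^2}\qquad\text{for all }0<a\le b\le1.\tag{$*$}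
\end{equation}
\end{itemize}
\end{theorem}

For $\theta(r)=r^p$, condition \eqref{eq:star} reads $b^{p-2}\le Ca^{p-2}$. It holds with $C=1$ if $p\le2$ and fails, with $b=1$ and $a\to0$, if $p>2$. Theorem~\ref{thm:theta} also decides cases out of reach of Theorem~\ref{thm:main}.

\begin{example}\label{ex:log}
Let $\theta(r)=r^2/\ln(e+1/r)$ for $r>0$ and $\theta(0)=0$. This function is increasing and tends to $0$ at $0$, and $\ln(e+\frac1r)\le\ln2+\ln(e+\frac1{2r})\le2\ln(e+\frac1{2r})$ gives $\theta(2r)\le8\theta(r)$. Since $\theta(a)/a^2\to0$ as $a\to0$, condition \eqref{eq:star} fails, so $E_\theta\not\le_B{\equiv_m}$. Yet $E_\theta$ contains no $\ell_p$ with $p>2$: the sequence $x_n=(n+1)^{-1/2}$ lies in every such $\ell_p$, while $\sum_n\theta(x_n)=\infty$.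
\end{example}

The second result isolates the structural part of the argument.

\begin{theorem}\label{thm:coset}
Let $G$ be a compact metrizable group, $H\le G$ a subgroup, and $x\,E\,y\iff Hx=Hy$. If $E\le_B{\equiv_m}$, then $H$ is Borel in $G$ and carries a Polish group topology, finer than that of $G$, in which it is topologically isomorphic to a closed subgroup of the unitary group of a separable Hilbert space with the strong operator topology.
\end{theorem}

Section~\ref{sec:models} explains the exponent $2$ and proves Theorem~\ref{thm:main} for linear maps, where the whole argument fits in a few lines. Section~\ref{sec:facts} lists the standard facts. Section~\ref{sec:K} constructs the unitary representation and proves Theorem~\ref{thm:coset}. Section~\ref{sec:signs} contains the estimate for positive definite functions. Theorems~\ref{thm:main} and~\ref{thm:theta} are proved in Sections~\ref{sec:main} and~\ref{sec:theta}.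

Throughout, $\omega=\{0,1,2,\dots\}$, $e_i$ is the $i$-th unit sequence, $\mathbb R^\omega$ has the product topology, and $\mathrm i$ is the imaginary unit.

\section{The exponent two in model cases}\label{sec:models}

\subsection{Product measures}
If $\mu\equiv_m\nu$ are probability measures, then $\sqrt{d\mu/d\nu}$ and $1$ are unit vectors of $L^2(\nu)$, and their inner product $\mathcal A(\mu,\nu)=\int\sqrt{d\mu/d\nu}\,d\nu\in(0,1]$ measures how close the two measures are. Kakutani's criterion says that if $\mu_n\equiv_m\mu_n'$ for all $n$, then $\bigotimes_n\mu_n\equiv_m\bigotimes_n\mu_n'$ if and only if $\prod_n\mathcal A(\mu_n,\mu_n')>0$. Let $\nu_t$ be the Gaussian measure on $\mathbb R$ with mean $t$ and variance $1$. From $(u-s)^2+(u-t)^2=2\big(u-\frac{s+t}2\big)^2+\frac12(s-t)^2$ we get $\mathcal A(\nu_s,\nu_t)=e^{-(s-t)^2/8}$. Hence the measures $\mu_x=\bigotimes_n\nu_{x_n}$ on $\mathbb R^\omega$ satisfy $\mu_x\equiv_m\mu_y$ iff $\sum_n(x_n-y_n)^2<\infty$. Transporting them by a Borel isomorphism of $\mathbb R^\omega$ with $2^\omega$ gives a map $f_2:\mathbb R^\omega\to M$,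 which is Borel because $\mu_x(B)=\int 1_B(x+u)\,d\mu_0(u)$. This is fact (i). The exponent $2$ enters because square roots of densities are vectors in a Hilbert space, and one guesses that $\equiv_m$ can only see what a Hilbert space can see. The next two computations show what that excludes.

\subsection{Coordinatewise maps}\label{sub:coord}
The simplest way to reduce $E_\theta$ to $\ell_2$ is to apply to each coordinate one map $F$ from $\mathbb R$ to a Hilbert space, with
\[
c_1\theta(|s-t|)\le\|F(s)-F(t)\|^2\le c_2\theta(|s-t|)\qquad(|s-t|\le1)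
\]
for constants $c_1,c_2>0$. The triangle inequality restricts $\theta$. Let $0<a\le b\le1$ and $k=\lceil b/a\rceil\le2b/a$. Going from $0$ to $b$ in $k$ steps of length $b/k\le a$ gives
\[
c_1\theta(b)\le\|F(b)-F(0)\|^2\le k^2c_2\theta(a)\le4c_2\,\frac{b^2}{a^2}\,\theta(a),
\]
which is \eqref{eq:star} with $C=4c_2/c_1$. So \eqref{eq:star} is necessary for this naive construction. Theorem~\ref{thm:theta} says that under \eqref{eq:star} the construction can be carried out, and that without \eqref{eq:star} no Borel map whatsoever works.

\subsection{Linear maps}\label{sub:linear}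
A second class of candidates mixes the coordinates but respects addition: $f=f_2\circ A$, where $A:\mathbb R^\omega\to\mathbb R^\omega$ is linear and continuous. Here $f(x)\equiv_mf(y)$ iff $A(x-y)\in\ell_2$, so the following is Theorem~\ref{thm:main} for such $f$.

\begin{proposition}\label{prop:linear}
Let $p>2$ and let $A:\mathbb R^\omega\to\mathbb R^\omega$ be linear and continuous with $A(\ell_p)\subseteq\ell_2$. Then $Ah\in\ell_2$ for some unbounded sequence $h$.
\end{proposition}

\begin{proof}
\emph{Automatic continuity.} If $a^k\to a$ in $\ell_p$ and $Aa^k\to b$ in $\ell_2$, then both sequences converge in $\mathbb R^\omega$, so $Aa=b$. By the closed graph theorem there is $R$ with $\|Aa\|_2\le R\|a\|_p$ for $a\in\ell_p$.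

\emph{Sign averaging.} For vectors $w_0,\dots,w_{n-1}$ of a Hilbert space, the average of $\|\sum_i\sigma_iw_i\|^2$ over $\sigma\in\{\pm1\}^n$ is $\sum_i\|w_i\|^2$, because $\sigma_i\sigma_j$ has average $0$ for $i\ne j$. Since $\|\sum_{i<n}\sigma_ie_i\|_p=n^{1/p}$, this gives
\[
\frac1n\sum_{i<n}\|Ae_i\|_2^2\le R^2n^{2/p-1}\longrightarrow0 .
\]
So for each $\varepsilon>0$ there are infinitely many $i$ with $\|Ae_i\|_2\le\varepsilon$.

\emph{Summation.} Choose $i_1<i_2<\cdots$ with $\|A(ke_{i_k})\|_2\le2^{-k}$, and let $s_N=\sum_{k\le N}ke_{i_k}$. Then $s_N$ converges in $\mathbb R^\omega$ to the unbounded sequence $h=\sum_kke_{i_k}$, so $As_N\to Ah$ in $\mathbb R^\omega$. Also $As_N$ converges in the norm of $\ell_2$. The two limits agree, so $Ah\in\ell_2$.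
\end{proof}

An arbitrary Borel map $f$ has no linear structure, and each of the three steps needs a substitute. We restrict $f$ to a compact group $G$ placed inside $\mathbb R^\omega$. The subspace $A^{-1}(\ell_2)$ is replaced by the group $K\le G$ of translations that preserve the measure class of $f$ at almost every point. The operator $A$ is replaced by a unitary representation of $K$, whose graph is closed; this yields automatic continuity and summation. The quantity $\|Aa\|_2^2$ is replaced by $\operatorname{Re}(1-\varphi(a))$ for a positive definite function $\varphi$. This quantity is bounded and not homogeneous, so sign averaging has content only for short vectors, and the passage from short to long vectors costs a factor $k^2$, as in Section~\ref{sub:coord}.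

\section{Standard facts}\label{sec:facts}

A \emph{Polish group} is a topological group whose topology is Polish; closed subgroups and finite products of Polish groups are Polish. The strong operator topology on the unitary group $U(\mathcal H)$ of a Hilbert space is the topology of pointwise norm convergence on $\mathcal H$. Inner products are linear in the first variable. A function $\varphi:P\to\mathbb C$ on an abelian group is \emph{positive definite} if $\sum_{j,l}c_j\overline{c_l}\,\varphi(a_j-a_l)\ge0$ for all finite families $a_j\in P$, $c_j\in\mathbb C$. We use the following.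
\begin{itemize}
\item[(F1)] If $\mathcal H$ is separable, $U(\mathcal H)$ with the strong operator topology is a Polish group.
\item[(F2)] (Pettis \cite[9.10]{Kechris}) A Borel homomorphism between Polish groups is continuous.
\item[(F3)] (Lusin--Souslin \cite[15.1--15.2]{Kechris}) An injective continuous map between Polish spaces has Borel image and Borel inverse.
\item[(F4)] (Bochner) A continuous positive definite function $\varphi$ on $\mathbb R^n$ with $\varphi(0)=1$ has the form $\varphi(a)=\int e^{\mathrm i\,a\cdot\xi}\,d\nu(\xi)$ for a Borel probability measure $\nu$ on $\mathbb R^n$.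
\item[(F5)] ($\pi$--$\lambda$ theorem) If a family of sets contains the whole space and is closed under complements and countable disjoint unions, and contains a family $\mathcal P$ closed under finite intersections, then it contains the $\sigma$-algebra generated by $\mathcal P$. In particular two probability measures that agree on $\mathcal P$ agree on that $\sigma$-algebra.
\item[(F6)] If $Z$ is compact metrizable, a finite Borel measure $\lambda$ on $Z$ is determined by the integrals of the functions in $C(Z)$, and $C(Z)$ is dense in $L^2(\lambda)$, which is separable.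
\end{itemize}
A compact group carries a unique translation invariant Borel probability measure, its Haar measure, which is positive on nonempty open sets. For a Borel map $T$ and a measure $\lambda$, the image measure is $T\lambda(A)=\lambda(T^{-1}A)$, and $\int F\,d(T\lambda)=\int F\circ T\,d\lambda$.

\section{A unitary representation with closed graph}\label{sec:K}

In this section $G$ is a compact metrizable group, $dx$ denotes integration against Haar measure, ``almost every $x$'' means every $x$ outside a Borel set of Haar measure $0$, and $g:G\to M$ is Borel. Put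
\[
K=\{h\in G:\ g(h^{-1}x)\equiv_mg(x)\text{ for almost every }x\in G\}.
\]
If $g$ is constant then $K=G$; if $g(x)$ is the point mass at $j(x)$ for an injective Borel map $j$, then $K$ is trivial. In general $K$ measures how much translation symmetry the map $x\mapsto[g(x)]_{\equiv_m}$ has.

\subsection{One measure for the whole family}
The measures $g(x)$ may be mutually singular, so their spaces $L^2(g(x))$ are unrelated. To work in one Hilbert space we place $g(x)$ on the fiber over $x$ in the compact metrizable space $Z=G\times2^\omega$ and integrate. For $A\subseteq Z$ let $A_x=\{y:(x,y)\in A\}$.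

\begin{lemma}\label{lem:fibers}
Let $g,g':G\to M$ be Borel.
\begin{itemize}
\item[(a)] The formula $\lambda_g(A)=\int g(x)(A_x)\,dx$ defines a Borel probability measure on $Z$, and $\int\Phi\,d\lambda_g=\int\!\int\Phi(x,y)\,dg(x)(y)\,dx$ for every Borel $\Phi\ge0$.
\item[(b)] $\lambda_g\ll\lambda_{g'}$ if and only if $g(x)\ll g'(x)$ for almost every $x$.
\end{itemize}
\end{lemma}

\begin{proof}
(a) The Borel sets $B\subseteq2^\omega$ for which $x\mapsto g(x)(B)$ is Borel include $\emptyset$ and the $N_s$, and are closed under complements and countable disjoint unions; by (F5) they are all Borel sets. The Borel sets $A\subseteq Z$ for which $x\mapsto g(x)(A_x)$ is Borel have the same closure properties and include the Borel rectangles, which generate the Borel sets of $Z$; by (F5) they are all Borel sets. Countable additivity of $\lambda_g$ follows by monotone convergence. The integral formula is the definition for indicators, and extends by linearity and monotone convergence.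

(b) Suppose $g(x)\ll g'(x)$ for almost every $x$ and $\lambda_{g'}(A)=0$. Then $g'(x)(A_x)=0$ for almost every $x$, so $g(x)(A_x)=0$ for almost every $x$, so $\lambda_g(A)=0$. Conversely, let $\lambda_g\ll\lambda_{g'}$ and let $\Delta\ge0$ be a Borel Radon--Nikodym density. Evaluating on $A\times N_s$ with $A\subseteq G$ Borel and using (a),
\[
\int_Ag(x)(N_s)\,dx=\int_A\int_{N_s}\Delta(x,y)\,dg'(x)(y)\,dx .
\]
As $A$ is arbitrary, the two integrands agree for almost every $x$. There are countably many $s$, so for almost every $x$ the measures $g(x)$ and $\Delta(x,\cdot)\,g'(x)$ agree on all $N_s$. The empty sequence $s$ shows that the second is a probability measure, so they are equal by (F5), and $g(x)\ll g'(x)$.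
\end{proof}

Write $\lambda=\lambda_g$, and for $h\in G$ let $T_h(x,y)=(hx,y)$, a homeomorphism of $Z$ with $T_{hk}=T_hT_k$.

\begin{lemma}\label{lem:quasi}
$K=\{h\in G: T_h\lambda\equiv_m\lambda\}$, and $K$ is a subgroup of $G$.
\end{lemma}

\begin{proof}
Since $(T_h^{-1}A)_x=A_{hx}$, invariance of Haar measure gives
\[
T_h\lambda(A)=\int g(x)(A_{hx})\,dx=\int g(h^{-1}x)(A_x)\,dx .
\]
So $T_h\lambda=\lambda_{g_h}$ with $g_h(x)=g(h^{-1}x)$, and the first claim is Lemma~\ref{lem:fibers}(b) applied to $(g_h,g)$ and to $(g,g_h)$. Taking images under a fixed map preserves $\equiv_m$. So for $h,k\in K$ we have $T_{hk}\lambda=T_h(T_k\lambda)\equiv_mT_h\lambda\equiv_m\lambda$, and applying $T_{h^{-1}}$ to $T_h\lambda\equiv_m\lambda$ gives $\lambda\equiv_mT_{h^{-1}}\lambda$.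
\end{proof}

\subsection{The representation}
Let $\mathcal H=L^2(\lambda)$, a separable complex Hilbert space. For $h\in K$ the map $T_h$ preserves the $\lambda$-null sets but not $\lambda$, so composition with $T_h^{-1}$ must be corrected by the square root of a density. Let $\Delta_h=dT_h\lambda/d\lambda$ and
\[
U_hv=\sqrt{\Delta_h}\;\,v\circ T_h^{-1}\qquad(v\in\mathcal H).
\]
This is an isometry: $\int\Delta_h|v\circ T_h^{-1}|^2d\lambda=\int|v\circ T_h^{-1}|^2\,dT_h\lambda=\int|v|^2d\lambda$. For $h,k\in K$,
\[
T_{hk}\lambda=T_h(\Delta_k\lambda)=(\Delta_k\circ T_h^{-1})\,T_h\lambda=(\Delta_k\circ T_h^{-1})\,\Delta_h\,\lambda ,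
\]
so $\Delta_{hk}=\Delta_h\cdot(\Delta_k\circ T_h^{-1})$ almost everywhere, and
\[
U_hU_kv=\sqrt{\Delta_h}\,\sqrt{\Delta_k\circ T_h^{-1}}\;\,v\circ T_k^{-1}\circ T_h^{-1}=U_{hk}v .
\]
The identity of $G$ acts as the identity operator. Hence each $U_h$ is invertible, so unitary, and $h\mapsto U_h$ is a homomorphism $K\to U(\mathcal H)$. For $F\in C(Z)$ let $M_F$ be the operator of multiplication by $F$; its norm is at most $\sup|F|$. Directly from the definition,
\begin{equation}\label{eq:cov}
U_hM_F=M_{F\circ T_h^{-1}}U_h\qquad(h\in K,\ F\in C(Z)).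
\end{equation}

At this point nothing is known about the regularity of $K$ or of $h\mapsto U_h$. All of it will come from one closedness property. The difficulty in proving it is that for a limit point $(h,U)$ of the graph we do not know in advance that $h\in K$, so $\Delta_h$ is not available. The relation \eqref{eq:cov} survives the limit, and it lets us read off the measure $T_h\lambda$ from the vector $U1$.

\begin{proposition}\label{prop:closed}
The group $\Gamma=\{(h,U_h):h\in K\}$ is closed in $G\times U(\mathcal H)$.
\end{proposition}

\begin{proof}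
The space $G\times U(\mathcal H)$ is metrizable, so let $h_k\in K$ and $(h_k,U_{h_k})\to(h,U)$ with $U\in U(\mathcal H)$. Let $F\in C(Z)$. The function $(h',z)\mapsto F(T_{h'}^{-1}z)$ is continuous on the compact space $G\times Z$, hence uniformly continuous, so $F\circ T_{h_k}^{-1}\to F\circ T_h^{-1}$ uniformly and the multiplication operators converge in norm. Applying \eqref{eq:cov} for $h_k$ to a vector and passing to the limit gives
\begin{equation}\label{eq:covlim}
UM_F=M_{F\circ T_h^{-1}}U\qquad(F\in C(Z)).
\end{equation}
Let $w=U1$. By \eqref{eq:covlim} and unitarity of $U$,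
\[
\int(F\circ T_h^{-1})\,|w|^2\,d\lambda=\langle M_{F\circ T_h^{-1}}U1,U1\rangle=\langle UM_F1,U1\rangle=\langle F,1\rangle=\int F\,d\lambda .
\]
Replacing $F$ by $F\circ T_h$ we get $\int F|w|^2d\lambda=\int F\,dT_h\lambda$ for all $F\in C(Z)$. By (F6), $T_h\lambda=|w|^2\lambda\ll\lambda$. Inversion is continuous in $G\times U(\mathcal H)$, so $(h_k^{-1},U_{h_k^{-1}})\to(h^{-1},U^{-1})$, and the same argument gives $T_{h^{-1}}\lambda\ll\lambda$, that is, $\lambda\ll T_h\lambda$. By Lemma~\ref{lem:quasi}, $h\in K$.

It remains to see that $U=U_h$. The function $w$ is the $L^2$-limit of the functions $U_{h_k}1=\sqrt{\Delta_{h_k}}\ge0$, so $w\ge0$, and $|w|^2=\Delta_h$ gives $w=\sqrt{\Delta_h}$. By \eqref{eq:covlim}, $UF=UM_F1=(F\circ T_h^{-1})\,w=U_hF$ for $F\in C(Z)$, and $C(Z)$ is dense in $\mathcal H$.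
\end{proof}

Compactness of $G$ has now been used twice: for the invariant probability measure, and for the uniform convergence of $F\circ T_{h_k}^{-1}$.

\begin{corollary}\label{cor:pettis}
The group $\Gamma$ is Polish, $K$ is Borel in $G$, and $h\mapsto U_h$ is Borel on $K$. If $P$ is a Polish group and $q:P\to G$ is a continuous homomorphism with $q(P)\subseteq K$, then $a\mapsto U_{q(a)}$ is a continuous homomorphism $P\to U(\mathcal H)$.
\end{corollary}

\begin{proof}
By (F1) and Proposition~\ref{prop:closed}, $\Gamma$ is a closed subgroup of a Polish group. The projection $\Gamma\to G$ is continuous and injective with image $K$, so by (F3) $K$ is Borel and $h\mapsto(h,U_h)$ is Borel. Then $a\mapsto U_{q(a)}$ is a Borel homomorphism of Polish groups, and (F2) applies.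
\end{proof}

\subsection{Summation}
The next proposition is all that later sections use about $K$. It condenses the representation into one scalar function $\varphi$ and says that a series in $P$ whose terms are $\varphi$-small, and whose image converges in $G$, has its sum in $K$, even if the series diverges in $P$.

\begin{proposition}\label{prop:sum}
Let $P$ be an abelian Polish group, written additively, and let $q:P\to G$ be a continuous homomorphism with $q(P)\subseteq K$. There is a continuous positive definite function $\varphi$ on $P$ with $\varphi(0)=1$ and the following property: if $a_k\in P$ satisfy $\operatorname{Re}(1-\varphi(a_k))\le2^{-3k-1}$ for all $k\ge1$, and $q(a_1+\dots+a_N)\to h$ in $G$, then $h\in K$.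
\end{proposition}

\begin{proof}
Let $V_a=U_{q(a)}$, a continuous representation by Corollary~\ref{cor:pettis}. Let $(v_j)_{j\ge1}$ be dense in the unit sphere of $\mathcal H$ and put $\varphi(a)=\sum_{j\ge1}2^{-j}\langle V_av_j,v_j\rangle$. The series converges uniformly, so $\varphi$ is continuous, and $\varphi(0)=1$. It is positive definite because $\sum_{l,l'}c_l\overline{c_{l'}}\langle V_{b_l-b_{l'}}v,v\rangle=\|\sum_lc_lV_{b_l}v\|^2\ge0$. For a unit vector $v$ we have $\|V_av-v\|^2=2\operatorname{Re}(1-\langle V_av,v\rangle)$, so
\[
\operatorname{Re}(1-\varphi(a))=\sum_{j\ge1}2^{-j-1}\|V_av_j-v_j\|^2 .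
\]
Let $a_k$ and $h$ be as in the statement. For $j\le k$ the identity gives $\|V_{a_k}v_j-v_j\|^2\le2^{j+1}2^{-3k-1}\le2^{-2k}$, and $\|V_{-a_k}v_j-v_j\|=\|v_j-V_{a_k}v_j\|$ because $V_{a_k}$ is an isometry. Let $s_0=0$ and $s_N=a_1+\dots+a_N$. Since $P$ is abelian, $V_{\pm s_N}=V_{\pm s_{N-1}}V_{\pm a_N}$ for both signs, so for $N\ge j$
\[
\|V_{\pm s_N}v_j-V_{\pm s_{N-1}}v_j\|=\|V_{\pm a_N}v_j-v_j\|\le2^{-N}.
\]
Thus $V_{s_N}v_j$ and $V_{-s_N}v_j$ converge for every $j$. The operators are isometries and the $v_j$ have dense span, so $V_{s_N}$ and $V_{-s_N}$ converge strongly to linear isometries $A$ and $B$. For $v\in\mathcal H$,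
\[
\|v-ABv\|=\|V_{s_N}V_{-s_N}v-ABv\|\le\|V_{-s_N}v-Bv\|+\|V_{s_N}Bv-ABv\|\to0 ,
\]
so $AB=I$, and the isometry $A$ is onto, hence unitary. Now $(q(s_N),U_{q(s_N)})\to(h,A)$ in $G\times U(\mathcal H)$, and Proposition~\ref{prop:closed} gives $h\in K$.
\end{proof}

The inverses $V_{-s_N}$ had to be followed because a strong limit of unitaries need not be unitary: the cyclic shifts of the first $N$ vectors of an orthonormal basis converge strongly to the one-sided shift.

\subsection{Coset relations}

\begin{proof}[Proof of Theorem~\ref{thm:coset}]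
Let $g:G\to M$ be a Borel reduction of $E$ to $\equiv_m$. For all $h,x\in G$,
\[
g(h^{-1}x)\equiv_mg(x)\iff Hh^{-1}x=Hx\iff h\in H .
\]
So for given $h$ the condition defining $K$ holds for all $x$ or for none, and $K=H$. By Corollary~\ref{cor:pettis}, $H$ is Borel and $h\mapsto(h,U_h)$ is a group isomorphism of $H$ onto the Polish group $\Gamma$. Give $H$ the topology of $\Gamma$; it is finer than that of $G$ because the projection $\Gamma\to G$ is continuous.

It remains to realize $\Gamma$ inside one unitary group. Let $R:G\to U(L^2(G))$, $(R_hv)(x)=v(h^{-1}x)$, be the regular representation. It is continuous: for $v\in C(G)$ the map $h\mapsto R_hv$ is continuous by uniform continuity, and $C(G)$ is dense. It is injective: if $R_h=I$, then each $v\in C(G)$ satisfies $v(h^{-1}x)=v(x)$ almost everywhere, hence everywhere, and continuous functions separate points. As $G$ is compact, $R$ is a homeomorphism onto a compact, hence closed, subgroup. So $\Gamma$ is topologically isomorphic to a closed subgroup of $U(L^2(G))\times U(\mathcal H)$. Finally, $(S,U)\mapsto S\oplus U$ is a topological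 isomorphism of this product onto the group of unitaries of $L^2(G)\oplus\mathcal H$ that commute with the projection onto $L^2(G)$, and that group is strongly closed in $U(L^2(G)\oplus\mathcal H)$.
\end{proof}

\section{Sign averaging for positive definite functions}\label{sec:signs}

To use Proposition~\ref{prop:sum} we need elements $a$ that are large in $P$ and have $\operatorname{Re}(1-\varphi(a))$ small. Continuity of $\varphi$ controls only small elements. The following finite-dimensional lemma transfers control from vectors with $n$ entries of small size $\alpha$ to vectors with $m$ entries of size $\beta=2k\alpha$. The case $m=1$ serves Theorem~\ref{thm:main}; general $m$ is needed for Theorem~\ref{thm:theta}.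

\begin{lemma}\label{lem:signs}
Let $I$ be a set with $n$ elements, $\varphi$ a continuous positive definite function on $\mathbb R^I$ with $\varphi(0)=1$, and let $\alpha>0$, $\eta\ge0$. Suppose that
\[
\operatorname{Re}\Big(1-\varphi\Big(\sum_{i\in I}\sigma_i\alpha e_i\Big)\Big)\le\eta\qquad\text{for all }\sigma\in\{\pm1\}^I .
\]
Let $k\ge1$ and $1\le m\le n$ be integers and $\beta=2k\alpha$. Then the average of $\operatorname{Re}\big(1-\varphi(\sum_{i\in S}\sigma_i\beta e_i)\big)$ over all $S\subseteq I$ with $|S|=m$ and all $\sigma\in\{\pm1\}^S$ is at most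
\[
4\eta+4\ln2\cdot\frac{mk^2}{n}.
\]
\end{lemma}

\begin{proof}
Let $\nu$ represent $\varphi$ as in (F4). For $S\subseteq I$, $r\in\mathbb R$ and $\xi\in\mathbb R^I$, the average over signs of $\prod_{i\in S}e^{\mathrm i\sigma_ir\xi_i}$ is $\prod_{i\in S}\cos(r\xi_i)$. Hence
\begin{equation}\label{eq:avg}
\operatorname{avg}_\sigma\operatorname{Re}\Big(1-\varphi\Big(\sum_{i\in S}\sigma_ire_i\Big)\Big)=\int\Big(1-\prod_{i\in S}\cos(r\xi_i)\Big)\,d\nu(\xi).
\end{equation}
With $S=I$ and $r=\alpha$ the integral is at most $\eta$. The integrand is nonnegative, and it is at least $\frac12$ on the set $B=\{\xi:\prod_{i\in I}\cos(\alpha\xi_i)\le\frac12\}$, so $\nu(B)\le2\eta$.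

Let $\xi\notin B$. Then no cosine vanishes, and $u\le-\ln(1-u)$ for $0\le u<1$ gives
\begin{equation}\label{eq:par}
\sum_{i\in I}\sin^2(\alpha\xi_i)\le-\sum_{i\in I}\ln\cos^2(\alpha\xi_i)=-2\ln\prod_{i\in I}|\cos(\alpha\xi_i)|\le2\ln2 .
\end{equation}
The addition formula gives $|\sin(l+1)\vartheta|\le|\sin l\vartheta|+|\sin\vartheta|$, so $|\sin k\vartheta|\le k|\sin\vartheta|$, and
\begin{equation}\label{eq:chain}
1-\cos(\beta\xi_i)=2\sin^2(k\alpha\xi_i)\le2k^2\sin^2(\alpha\xi_i).
\end{equation}
For numbers $c_i\in[-1,1]$ we have $1-\prod_ic_i\le\sum_i(1-c_i)$, by induction from $1-Qc=(1-Q)+Q(1-c)\le(1-Q)+(1-c)$ for $|Q|\le1$. Each $i\in I$ lies in the fraction $m/n$ of the sets $S$ of size $m$. Therefore, by \eqref{eq:chain} and \eqref{eq:par},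
\[
\operatorname{avg}_S\Big(1-\prod_{i\in S}\cos(\beta\xi_i)\Big)\le\frac mn\sum_{i\in I}\big(1-\cos(\beta\xi_i)\big)\le4\ln2\cdot\frac{mk^2}n\qquad(\xi\notin B).
\]
On $B$ the left side is at most $2$. Integrating and using \eqref{eq:avg} with $r=\beta$ gives the bound $2\nu(B)+4\ln2\cdot mk^2/n$.
\end{proof}

Inequality \eqref{eq:par} plays the part of the Hilbert space identity in Proposition~\ref{prop:linear}: the sum over all $n$ coordinates is bounded independently of $n$. Inequality \eqref{eq:chain} is the $k$-step triangle inequality of Section~\ref{sub:coord}. In $\ell_p$ one can afford $\alpha$ of order $n^{-1/p}$, so $k$ is of order $n^{1/p}$, and the loss $k^2$ is beaten by the gain $1/n$ exactly when $p>2$.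

\begin{lemma}\label{lem:lp}
Let $p>2$, let $\varphi$ be a continuous positive definite function on the Banach space $\ell_p$ with $\varphi(0)=1$, and let $t>0$. Then $\frac1n\sum_{i<n}\operatorname{Re}(1-\varphi(te_i))\to0$ as $n\to\infty$. In particular, for each $\varepsilon>0$ there are infinitely many $i$ with $\operatorname{Re}(1-\varphi(te_i))\le\varepsilon$.
\end{lemma}

\begin{proof}
Let $\eta>0$ and choose $\delta>0$ with $\operatorname{Re}(1-\varphi(a))\le\eta$ for $\|a\|_p\le\delta$. Given $n\ge1$, put $k=\lceil tn^{1/p}/(2\delta)\rceil$ and $\alpha=t/(2k)$. Then $\|\sum_{i<n}\sigma_i\alpha e_i\|_p=\alpha n^{1/p}\le\delta$, so Lemma~\ref{lem:signs} applies to the restriction of $\varphi$ to the first $n$ coordinates, with $m=1$ and $\beta=t$. By (F4), $\operatorname{Re}(1-\varphi(\pm te_i))=\int(1-\cos t\xi_i)\,d\nu$ is nonnegative and does not depend on the sign. So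
\[
0\le\frac1n\sum_{i<n}\operatorname{Re}(1-\varphi(te_i))\le4\eta+4\ln2\cdot\frac{k^2}n,
\qquad
\frac{k^2}n\le\frac{t^2}{2\delta^2}\,n^{2/p-1}+\frac2n ,
\]
where the last bound uses $k\le tn^{1/p}/(2\delta)+1$ and $(u+1)^2\le2u^2+2$. Since $p>2$, the upper limit of the averages is at most $4\eta$, and $\eta$ was arbitrary. If all but finitely many of the nonnegative terms exceeded $\varepsilon$, the averages would have lower limit at least $\varepsilon$.
\end{proof}

\begin{remark}
For $p\le2$ the lemma fails. The function $\varphi(a)=\exp(-\frac12\|a\|_2^2)$ is continuous on $\ell_p$, and it is positive definite as the pointwise limit of the functions $\exp(-\frac12\sum_{i<n}a_i^2)$, which are Fourier transforms of Gaussian measures. But $1-\varphi(te_i)=1-e^{-t^2/2}$ for all $i$.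
\end{remark}

\section{Proof of Theorem~\ref{thm:main}}\label{sec:main}

The group $\mathbb R^\omega$ is not locally compact and has no Haar measure, so we map a compact group into it. Let $\mathbb T=\mathbb R/\mathbb Z$, let $|u|_{\mathbb T}\in[0,\frac12]$ be the distance from $u$ to $\mathbb Z$, and let $G=\mathbb T^\omega$, a compact metrizable abelian group. Choosing representatives in $[0,1)$ would not do: a small translation moves a representative near an endpoint by almost $1$. Sending $\mathbb T$ to a circle in the plane makes the displacement independent of the point. For positive radii $L=(L_n)$ define the continuous map $c_L:G\to\mathbb R^\omega$ by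
\[
\big(c_L(x)_{2n},\,c_L(x)_{2n+1}\big)=L_n(\cos2\pi x_n,\ \sin2\pi x_n).
\]
For $x,h\in G$, the $n$-th pair of coordinates of $c_L(x-h)-c_L(x)$ is a chord of a circle of radius $L_n$, of Euclidean length $\operatorname{ch}_n(h)=L_n|e^{-2\pi\mathrm ih_n}-1|=2L_n\sin(\pi|h_n|_{\mathbb T})$. Since $2u\le\sin\pi u\le\pi u$ on $[0,\frac12]$ (the first inequality by concavity),
\begin{equation}\label{eq:chord}
4L_n|h_n|_{\mathbb T}\le\operatorname{ch}_n(h)\le2\pi L_n|h_n|_{\mathbb T}.
\end{equation}
Both coordinates of the pair are at most $\operatorname{ch}_n(h)$ in absolute value, and one of them is at least $\operatorname{ch}_n(h)/\sqrt2$.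

If the radii are bounded, any two points of $c_L(G)$ have bounded difference, so for Theorem~\ref{thm:main} we need unbounded radii. Lemma~\ref{lem:lp} provides infinitely many good coordinates without saying which; we take $L_n\to\infty$, so that every infinite set of coordinates contains circles of arbitrarily large radius.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Let $L_n=n+1$, $c=c_L$ and $g=f\circ c$, a Borel map $G\to M$, and let $K$ be the group of Section~\ref{sec:K}, in which $h^{-1}x$ now reads $x-h$. Define the continuous homomorphism $q:\ell_p\to G$ by $q(a)_n=a_n/L_n\bmod1$. By \eqref{eq:chord}, $\operatorname{ch}_n(q(a))\le2\pi|a_n|$. So for every $x\in G$,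
\[
\sum_j|c(x-q(a))_j-c(x)_j|^p\le2(2\pi)^p\sum_n|a_n|^p<\infty ,
\]
and the hypothesis on $f$ gives $g(x-q(a))\equiv_mg(x)$. Thus $q(\ell_p)\subseteq K$. This is the only use of the hypothesis.

Let $\varphi$ be given by Proposition~\ref{prop:sum} for $P=\ell_p$. By Lemma~\ref{lem:lp} with $t=k$, for each $k\ge1$ infinitely many $i$ satisfy $\operatorname{Re}(1-\varphi(ke_i))\le2^{-3k-1}$. Choose $i_1<i_2<\cdots$ such that $a_k=ke_{i_k}$ satisfies this inequality and $L_{i_k}\ge2k$. Each coordinate of $q(a_1+\dots+a_N)$ is eventually constant, so $q(a_1+\dots+a_N)\to h$ in $G$, where $h_{i_k}=k/L_{i_k}\bmod1$ and the other coordinates of $h$ are $0$. By Proposition~\ref{prop:sum}, $h\in K$. So $f(c(x-h))\equiv_mf(c(x))$ for almost every $x\in G$, in particular for some $x$. Since $k/L_{i_k}\le\frac12$, we have $|h_{i_k}|_{\mathbb T}=k/L_{i_k}$, and \eqref{eq:chord} gives $\operatorname{ch}_{i_k}(h)\ge4k$. Hence $c(x-h)-c(x)$ has entries of absolute value at least $4k/\sqrt2$ for every $k$, whatever $x$ is, and the points $c(x-h)$ and $c(x)$ prove the first assertion.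

Now let $\ell_p\subseteq E\subseteq\ell_\infty$ with $p>2$ and suppose that $f$ is a Borel reduction of $E$ to $\equiv_m$. As $\ell_p\subseteq E$, the map $f$ satisfies the hypothesis, so there are $x,y$ with $f(x)\equiv_mf(y)$ and $x-y$ unbounded. Then $x\,E\,y$ because $f$ is a reduction, and $x-y$ is bounded because $E\subseteq\ell_\infty$, a contradiction. For $E=\ell_q$ take $p=q$; for $E=c_0$ and $E=\ell_\infty$ take any $p>2$.
\end{proof}

\section{The relations $E_\theta$}\label{sec:theta}

Let $\theta$ and $D$ be as in Theorem~\ref{thm:theta}. Monotonicity and doubling give, for real $u,v$,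
\begin{equation}\label{eq:quasi}
\theta(|u+v|)\le\theta(2\max(|u|,|v|))\le D\big(\theta(|u|)+\theta(|v|)\big),
\end{equation}
so $E_\theta$ is an equivalence relation. Without doubling it need not be: for $\theta(r)=e^{-1/r}$ and $x_n=1/(2\ln(n+2))$ we have $\theta(x_n)=(n+2)^{-2}$ and $\theta(2x_n)=(n+2)^{-1}$, so $0\,E_\theta\,x$ and $x\,E_\theta\,2x$ but not $0\,E_\theta\,2x$.

The implication (b)$\Rightarrow$(a) of Theorem~\ref{thm:theta} follows from fact (i) and transitivity of $\le_B$. We prove (c)$\Rightarrow$(b) and (a)$\Rightarrow$(c).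

\subsection{A curve in Hilbert space: (c) implies (b)}\label{sub:curve}
We construct the map $F$ of Section~\ref{sub:coord}. Two kinds of functions are available as $\|F(x)-F(y)\|^2$, written in terms of $r=|x-y|$: the function $r^2$, from $F(x)=x$, and the functions $s(1-e^{-r^2/s})$, from Gaussian measures, which are comparable to $\min(r^2,s)$. Orthogonal sums and integrals of curves add these functions. In the variable $u=r^2$, a concave nondecreasing function that tends to $0$ at $0$ is a superposition of $u$ and the functions $\min(u,s)$. So the task is to show that $\theta(\sqrt u)$ is comparable to a concave function, and this is what \eqref{eq:star} provides.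

Assume \eqref{eq:star}; taking $a=b$ shows $C\ge1$. Let $\gamma(u)=\theta(\sqrt u)$ and, for $u\ge0$,
\[
\hat\gamma(u)=\inf_{0<v\le1}\Big(1+\frac uv\Big)\gamma(v).
\]
As an infimum of nonnegative nondecreasing affine functions of $u$, $\hat\gamma$ is finite, concave and nondecreasing, and $\hat\gamma(0)=\inf_v\gamma(v)=0$. Let $0<u\le1$. The choice $v=u$ gives $\hat\gamma(u)\le2\gamma(u)$. If $v\ge u$, then $(1+\frac uv)\gamma(v)\ge\gamma(v)\ge\gamma(u)$. If $v<u$, then \eqref{eq:star} with $a=\sqrt v$, $b=\sqrt u$ reads $\gamma(u)/u\le C\gamma(v)/v$, so $(1+\frac uv)\gamma(v)\ge\gamma(u)/C$. Hence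
\begin{equation}\label{eq:hat}
\gamma(u)/C\le\hat\gamma(u)\le2\gamma(u)\qquad(0<u\le1),
\end{equation}
and in particular $\hat\gamma$ is continuous at $0$.

The right derivative $\hat\gamma'_+$ of the concave function $\hat\gamma$ on $(0,\infty)$ is finite, nonincreasing and right-continuous, it is nonnegative since $\hat\gamma$ is nondecreasing, and $\hat\gamma(u)-\hat\gamma(\varepsilon)=\int_\varepsilon^u\hat\gamma'_+(\tau)\,d\tau$ for $0<\varepsilon\le u$. Let $\gamma_\infty=\lim_{\tau\to\infty}\hat\gamma'_+(\tau)\ge0$, and let $\rho$ be the Lebesgue--Stieltjes measure on $(0,\infty)$ with $\rho((\tau,\tau'])=\hat\gamma'_+(\tau)-\hat\gamma'_+(\tau')$. It is $\sigma$-finite, and $\rho((\tau,\infty))=\hat\gamma'_+(\tau)-\gamma_\infty$. Letting $\varepsilon\to0$ and applying Tonelli's theorem to the set $\{(\tau,s):0<\tau<u,\ \tau<s\}$,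
\[
\hat\gamma(u)=\gamma_\infty u+\int_0^u\rho((\tau,\infty))\,d\tau=\gamma_\infty u+\int\min(u,s)\,d\rho(s).
\]
Put $\psi(r)=\gamma_\infty r^2+\int s(1-e^{-r^2/s})\,d\rho(s)$. The function $1-e^{-z}$ is concave and increasing, so $(1-e^{-1})\min(1,z)\le1-e^{-z}\le\min(1,z)$ for $z\ge0$. With $z=r^2/s$ and $s\min(1,r^2/s)=\min(r^2,s)$ we obtain
\[
(1-e^{-1})\,\hat\gamma(r^2)\le\psi(r)\le\hat\gamma(r^2)\qquad(r\ge0).
\]
By \eqref{eq:hat} and monotonicity of $\hat\gamma$, with $c_1=(1-e^{-1})/C$,
\begin{equation}\label{eq:psi}
c_1\theta(r)\le\psi(r)\le2\theta(r)\ \ (0\le r\le1),\qquad\psi(r)\ge c_1\theta(1)>0\ \ (r\ge1).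
\end{equation}

Let $\nu_0$ be the standard Gaussian measure, so that $\int\cos(t\zeta)\,d\nu_0(\zeta)=e^{-t^2/2}$. Let $\mathcal H_0=\mathbb R\oplus L^2(\rho\times\nu_0)$, where the complex space $L^2$ on $(0,\infty)\times\mathbb R$ is regarded as a real Hilbert space; it is separable since $\rho\times\nu_0$ is a $\sigma$-finite Borel measure on a Polish space. For $x\in\mathbb R$ let
\[
F(x)=\big(\sqrt{\gamma_\infty}\,x,\ F_x\big),\qquad F_x(s,\zeta)=\sqrt{s/2}\,\Big(e^{\mathrm ix\zeta\sqrt{2/s}}-1\Big).
\]
Since $|e^{\mathrm iu}-e^{\mathrm iv}|^2=2(1-\cos(u-v))$,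
\[
\int|F_x-F_y|^2\,d(\rho\times\nu_0)=\int s\int\Big(1-\cos\big((x-y)\zeta\sqrt{2/s}\big)\Big)d\nu_0(\zeta)\,d\rho(s)=\int s\big(1-e^{-(x-y)^2/s}\big)d\rho(s).
\]
The case $y=0$, where $F_0=0$, shows that $F(x)\in\mathcal H_0$, and in general $\|F(x)-F(y)\|^2=\psi(|x-y|)$. By \eqref{eq:psi}, $\psi(r)\to0$ as $r\to0$, so $F$ is continuous.

Identify $\mathcal H_0$ isometrically with a subspace of $\ell_2$ by means of an orthonormal basis, and let $f(x)=(F(x_n)_k)_{n,k}\in\mathbb R^{\omega\times\omega}$, which we identify with $\mathbb R^\omega$ by enumerating $\omega\times\omega$. Each coordinate of $f$ is continuous, and $\sum_{n,k}|f(x)_{n,k}-f(y)_{n,k}|^2=\sum_n\psi(|x_n-y_n|)$. If either of $\sum_n\psi(|x_n-y_n|)$ and $\sum_n\theta(|x_n-y_n|)$ is finite, then $|x_n-y_n|\le1$ for all but finitely many $n$, because $\psi$ and $\theta$ are bounded away from $0$ on $[1,\infty)$; then \eqref{eq:psi} shows that the other sum is finite as well. So $f$ reduces $E_\theta$ to $\ell_2$.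

\subsection{The Polish group $\ell_\theta$}
For (a)$\Rightarrow$(c) we need a Polish group to take the place of $\ell_p$ in Proposition~\ref{prop:sum}. Let
\[
\ell_\theta=\Big\{a\in\mathbb R^\omega:\sum_n\theta(|a_n|)<\infty\Big\},\qquad W_\delta=\Big\{a:\sum_n\theta(|a_n|)<\delta\Big\}\quad(\delta>0).
\]

\begin{lemma}\label{lem:polish}
The set $\ell_\theta$ is a subgroup of $\mathbb R^\omega$, and it has a Polish group topology, finer than the product topology, in which the sets $W_\delta$ form a base of neighborhoods of $0$. For finite $I\subseteq\omega$ the inclusion $\mathbb R^I\to\ell_\theta$ is continuous.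
\end{lemma}

\begin{proof}
By \eqref{eq:quasi}, $\ell_\theta$ is a group and $W_{\delta/2D}+W_{\delta/2D}\subseteq W_\delta$; also $W_\delta=-W_\delta$. For an abelian group, a filter base of sets containing $0$ with these two properties is a neighborhood base at $0$ of a group topology. If $r>0$ and $a\in W_{\theta(r)}$, then $|a_n|<r$ for all $n$ by monotonicity; here $\theta(r)>0$ is used. So the topology is finer than the product topology, and Hausdorff. A Hausdorff abelian topological group with a countable base at $0$ has a compatible translation invariant metric; a sequence $(a^k)$ is Cauchy for it iff for each $\delta$ we have $a^k-a^l\in W_\delta$ for all large $k,l$.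

\emph{Separability.} Given $a\in\ell_\theta$ and $\delta>0$, choose $N$ with $\sum_{n\ge N}\theta(|a_n|)<\delta/2$, and rationals $b_n$ with $\sum_{n<N}\theta(|a_n-b_n|)<\delta/2$, which is possible as $\theta(r)\to0$ when $r\to0$. With $b_n=0$ for $n\ge N$ we have $a-b\in W_\delta$. The same limit shows that $\mathbb R^I\to\ell_\theta$ is continuous at $0$, hence everywhere.

\emph{Completeness.} A Cauchy sequence $(a^k)$ is Cauchy in each coordinate, so it converges coordinatewise to some $a\in\mathbb R^\omega$. Let $a^l-a^k\in W_\delta$ for $k,l\ge k_0$. By \eqref{eq:quasi}, for such $k,l$ and each $N$,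
\[
\sum_{n\le N}\theta(|a_n-a^k_n|)\le D\sum_{n\le N}\theta(|a_n-a_n^l|)+D\delta .
\]
Letting $l\to\infty$ and then $N\to\infty$ gives $\sum_n\theta(|a_n-a_n^k|)\le D\delta$ for $k\ge k_0$. So $a-a^k\in\ell_\theta$, hence $a\in\ell_\theta$, and $a^k\to a$.
\end{proof}

\subsection{Failure of the growth condition: (a) implies (c)}
Condition \eqref{eq:star} concerns only small arguments, and it may fail only between two very small scales $\alpha\le\beta$. A single entry of size $\beta$ then contributes the negligible amount $\theta(\beta)$, so we need about $m=1/\theta(\beta)$ such entries at once to accumulate mass $1$. Continuity of $\varphi$ controls about $n=\delta/\theta(\alpha)$ entries of size $\alpha$, and $k$ is about $\beta/\alpha$. The error term $mk^2/n$ of Lemma~\ref{lem:signs} is then of order $\delta^{-1}(\theta(\alpha)/\alpha^2)/(\theta(\beta)/\beta^2)$, which is the ratio that failure of \eqref{eq:star} makes small.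

\begin{lemma}\label{lem:theta}
Suppose \eqref{eq:star} fails for every $C$. Let $\varphi$ be a continuous positive definite function on $\ell_\theta$ with $\varphi(0)=1$, and let $\varepsilon>0$, $N\in\omega$. Then there is a finitely supported $a$, with support in $[N,\infty)$, such that $|a_i|\le\frac12$ for all $i$, $\sum_i\theta(|a_i|)\ge1$ and $\operatorname{Re}(1-\varphi(a))\le\varepsilon$.
\end{lemma}

\begin{proof}
First, for every $\kappa>0$ there are $0<\alpha\le\beta\le\frac12$ with
\begin{equation}\label{eq:kappa}
\theta(\alpha)/\alpha^2\le\kappa\,\theta(\beta)/\beta^2 .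
\end{equation}
Indeed, failure of \eqref{eq:star} for $C=D/\kappa$ gives $0<a'\le b'\le1$ with $\theta(a')/a'^2<(\kappa/D)\,\theta(b')/b'^2$. For $\alpha=a'/2$ and $\beta=b'/2$, monotonicity and doubling give
\[
\frac{\theta(\alpha)}{\alpha^2}\le\frac{4\theta(a')}{a'^2}<\frac{4\kappa}D\cdot\frac{\theta(b')}{b'^2}\le\frac{4\kappa}D\cdot\frac{D\,\theta(\beta)}{4\beta^2}=\kappa\,\frac{\theta(\beta)}{\beta^2}.
\]

By continuity of $\varphi$ choose $\delta>0$ such that $\sum_i\theta(|a_i|)\le\delta$ implies $\operatorname{Re}(1-\varphi(a))\le\varepsilon/8$. Let $Q=9(1+\theta(\frac12))/(2\delta)$ and choose $\kappa>0$ with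
\[
\kappa\,\theta(\tfrac12)\le\delta,\qquad\kappa Q<1,\qquad4\ln2\cdot\kappa Q\le\varepsilon/2 .
\]
Take $\alpha,\beta$ as in \eqref{eq:kappa} and put
\[
k=\lceil\beta/2\alpha\rceil,\qquad\alpha'=\beta/2k,\qquad n=\lfloor\delta/\theta(\alpha)\rfloor,\qquad m=\lceil1/\theta(\beta)\rceil .
\]
Then $\alpha'\le\alpha$, and $k\le\frac\beta{2\alpha}+1\le\frac{3\beta}{2\alpha}$ since $\beta\ge\alpha$. By \eqref{eq:kappa}, $\theta(\alpha)\le\kappa\,\theta(\beta)\le\kappa\,\theta(\frac12)\le\delta$, and $\lfloor z\rfloor\ge z/2$ for $z\ge1$ gives $n\ge\delta/(2\theta(\alpha))$. Also $1\le m\theta(\beta)\le1+\theta(\frac12)$. Hence, by \eqref{eq:kappa} again,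
\[
\frac{mk^2}n\le m\cdot\frac{9\beta^2}{4\alpha^2}\cdot\frac{2\theta(\alpha)}\delta\le\frac9{2\delta}\,m\,\theta(\beta)\,\kappa\le\kappa Q .
\]
In particular $m\le mk^2<n$.

Let $I\subseteq[N,\infty)$ be a set of $n$ coordinates. The restriction of $\varphi$ to $\mathbb R^I$ is continuous by Lemma~\ref{lem:polish}. Since $n\theta(\alpha')\le n\theta(\alpha)\le\delta$, the hypothesis of Lemma~\ref{lem:signs} holds for $\alpha'$ with $\eta=\varepsilon/8$, and $2k\alpha'=\beta$. The average in that lemma is at most $\varepsilon/2+4\ln2\cdot\kappa Q\le\varepsilon$. So some $a=\sum_{i\in S}\sigma_i\beta e_i$ with $|S|=m$ has $\operatorname{Re}(1-\varphi(a))\le\varepsilon$; its entries are at most $\beta\le\frac12$ in absolute value, and $\sum_i\theta(|a_i|)=m\theta(\beta)\ge1$.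
\end{proof}

\begin{proof}[Proof of (a)$\Rightarrow$(c)]
Suppose that $f$ is a Borel reduction of $E_\theta$ to $\equiv_m$ and that \eqref{eq:star} fails for every $C$. Let $G=\mathbb T^\omega$, let $c=c_L$ be the map of Section~\ref{sec:main} with all $L_n=1$, and let $g=f\circ c$. Fix $x,h\in G$ and let $z=c(x-h)-c(x)$. By \eqref{eq:chord}, $|z_{2n}|$ and $|z_{2n+1}|$ are at most $2\pi|h_n|_{\mathbb T}$, and one of them is at least $4|h_n|_{\mathbb T}/\sqrt2\ge|h_n|_{\mathbb T}$. Since $\theta(2\pi r)\le\theta(8r)\le D^3\theta(r)$,
\[
\theta(|h_n|_{\mathbb T})\le\theta(|z_{2n}|)+\theta(|z_{2n+1}|)\le2D^3\,\theta(|h_n|_{\mathbb T}).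
\]
So $c(x-h)\,E_\theta\,c(x)$ iff $\sum_n\theta(|h_n|_{\mathbb T})<\infty$, a condition independent of $x$. As $f$ is a reduction,
\[
K=\Big\{h\in G:\sum_n\theta(|h_n|_{\mathbb T})<\infty\Big\}.
\]
The homomorphism $q:\ell_\theta\to G$, $q(a)_n=a_n\bmod1$, is continuous by Lemma~\ref{lem:polish}, and it maps into $K$ because $|a_n|_{\mathbb T}\le|a_n|$. Let $\varphi$ be given by Proposition~\ref{prop:sum} for $P=\ell_\theta$. Apply Lemma~\ref{lem:theta} inductively, with $\varepsilon=2^{-3k-1}$ and $N$ beyond the supports already chosen. This gives $a_1,a_2,\dots$ with consecutive finite supports, entries $a_k(i)$ of absolute value at most $\frac12$, $\sum_i\theta(|a_k(i)|)\ge1$ and $\operatorname{Re}(1-\varphi(a_k))\le2^{-3k-1}$. Each coordinate meets at most one support, so $q(a_1+\dots+a_N)$ converges in $G$ to $h=(\sum_ka_k)\bmod1$, and $h\in K$ by Proposition~\ref{prop:sum}. But $|h_i|_{\mathbb T}=|a_k(i)|$ on the support of $a_k$, because the entries are at most $\frac12$. So $\sum_n\theta(|h_n|_{\mathbb T})=\sum_k\sum_i\theta(|a_k(i)|)=\infty$ and $h\notin K$, a contradiction.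 This completes the proof of Theorem~\ref{thm:theta}.
\end{proof}

\begin{thebibliography}{1}
\bibitem{Kechris} Kechris, \emph{Classical Descriptive Set Theory}.
\end{thebibliography}
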